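# A sharp Sobolev inequality under a two-sided Ricci bound

## The sharp inequality with $|Rc|\le k$ and $inj\ge i$

Throughout, $n\ge 3$, $N=\frac{2n}{n-2}$, and $H_1^2(M)$ is the space of $u\in L^2(M)$ with $|\nabla u|\in L^2(M)$. Put
$$K=K(n,2)=\sqrt{\frac{4}{n(n-2)\,\omega_n^{2/n}}},$$
where $\omega_n$ is the volume of the unit sphere $S^n$. This $K$ is the best constant in $\|u\|_{L^N(\mathbf R^n)}\le K\|\nabla u\|_{L^2(\mathbf R^n)}$. We write $Rm$, $Rc$, $R$ for the Riemann, Ricci and scalar curvatures and $inj$ for the injectivity radius. Metrics are smooth.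

**Theorem 1.** Let $k\ge 0$ and $i>0$. There is a constant $B=B(n,k,i)$, depending only on $n,k,i$, such that for every complete Riemannian $n$-manifold $(M,g)$ with $|Rc|\le k$ and $inj\ge i$,
$$\Big(\int_M|u|^{N}\,dv(g)\Big)^{2/N}\le K^2\int_M|\nabla u|^2\,dv(g)+B\int_Mu^2\,dv(g)\qquad\text{for all }u\in H_1^2(M).\tag{1}$$

Note that $2/N=(n-2)/n$. Everything is about the constant $K^2$ in front of the gradient term. It cannot be lowered on any manifold. To see this, take $f\in C_c^\infty(\mathbf R^n)$, put $u_t(y)=f(y/t)$ in normal coordinates at a point, and let $t\to0$. Then $\|u_t\|_N^2$ and $\int|\nabla u_t|^2$ are $t^{n-2}(1+o(1))$ times their values for $f$ on $\mathbf R^n$, while $\int u_t^2=O(t^n)$. So (1) with a constant $K'^2$ in place of $K^2$ would give $\|f\|_N^2\le K'^2\|\nabla f\|_2^2$ on $\mathbf R^n$, hence $K'\ge K$. The question is whether this smallest constant is admissible exactly, not up to $\epsilon$, at the price of a lower-order term $B\int u^2$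 with uniform $B$.

Two known results frame the question; we give them with the numbers they have in the book the problem comes from.

- Theorem 4.12: if $(M,g)$ is complete, $|Rm|\le\Lambda_1$, $|\nabla Rm|\le\Lambda_2$ and $inj\ge i>0$, then (1) holds with $B=B(n,\Lambda_1,\Lambda_2,i)$.
- Corollary 4.11: for every $n\ge4$ there are complete $n$-manifolds with $Rc\ge k'g$ for some real $k'$ and with positive injectivity radius, for which (1) holds for no $B\in\mathbf R$.

So a lower Ricci bound is too little, and bounds on $Rm$ and $\nabla Rm$ are enough. The problem asks whether $|Rc|\le k$ is enough. Theorem 1 says yes.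

## Lipschitz charts, scalar curvature, and three companion theorems

Put $\gamma=\frac{n-2}{4(n-1)}$. We write $B_t$ and $B_e(p,t)$ for open Euclidean balls centred at $0$ and at $p$, and $B_x(t)$ for geodesic balls. $Lip_c$ means Lipschitz with compact support. Matrix norms are operator norms. $C$ denotes a constant depending only on $n$; it may change from line to line.

Theorem 1 will follow from a statement that contains no curvature hypothesis, only control of the metric in charts.

**Hypothesis $(H_{r_0,L})$.** $(M,g)$ is complete, and each $x\in M$ has an open neighbourhood $\Omega_x$ and a smooth diffeomorphism $\varphi_x:\Omega_x\to B_{r_0}$ with $\varphi_x(x)=0$, in which $\frac12\delta_{ij}\le g_{ij}\le2\delta_{ij}$ as quadratic forms and $|\partial_kg_{ij}|\le L$.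

For example, the flat torus $\mathbf R^n/(\ell\mathbf Z)^n$ satisfies it with $r_0=\ell/2$ and $L=0$, and $\mathbf R^n$ satisfies it with $L=0$ and every $r_0$.

**Theorem 2.** Under $(H_{r_0,L})$, for all $u\in Lip_c(M)$,
$$\|u\|_{L^N}^2\le K^2\int_M\big(|\nabla u|^2+\gamma R\,u^2\big)dv(g)+C(n)\big(L^2+r_0^{-2}\big)\int_Mu^2\,dv(g).\tag{2}$$
In particular, if $R\le R_0$, then (1) holds with $B=\gamma K^2\max(R_0,0)+C(n)(L^2+r_0^{-2})$.

On the torus with side $\ell$ this gives $B=C(n)\ell^{-2}$. The function $u=1$ in (1) gives $\ell^{\,n\cdot2/N}\le B\,\ell^n$, that is, $B\ge\ell^{-2}$. So the term $r_0^{-2}$ has the right size.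

Two complements are not needed for Theorem 1. They show what the scalar curvature is doing in (2).

**Theorem 3 ($n\ge4$).** (i) If (1) holds on some $(M,g)$ with a constant $B$, then $\gamma K^2\sup_MR\le B$. Hence, under $(H_{r_0,L})$, some $B$ exists if and only if $\sup_MR<\infty$. (ii) If $(M,g)$ is complete, $Rc\ge k'g$ and $inj\ge i>0$, then: some $B$ exists $\iff$ $R$ is bounded above $\iff$ $|Rc|$ is bounded.

**Theorem 4 ($n=3$).** If $n=3$, $(H_{r_0,L})$ holds, and in the charts $|\partial g(x)-\partial g(y)|\le G|x-y|^\beta$ for some $\beta\in(0,1]$, then (1) holds with some $B=B(r_0,L,G,\beta)$.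

## Bubbles, their stability, and harmonic charts

Let $D^{1,2}(\mathbf R^n)$ be the space of $f\in L^N(\mathbf R^n)$ with weak gradient in $L^2$. The following are used without proof.

- The sharp Sobolev inequality (Aubin, Talenti): $\|f\|_N\le K\|\nabla f\|_2$ on $D^{1,2}(\mathbf R^n)$, with equality for the functions
$$U(z)=c\,(\varepsilon^2+|z-p|^2)^{-(n-2)/2},\qquad c\in\mathbf R,\ \varepsilon>0,\ p\in\mathbf R^n.$$
We call these functions bubbles, with centre $p$ and scale $\varepsilon$. The set of all of them is $\mathcal M$. It contains $0$.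
- Stability (G. Bianchi, H. Egnell, *J. Funct. Anal.* 100 (1991) 18–24): there is $c_0=c_0(n)>0$ such that for all $v\in D^{1,2}(\mathbf R^n)$
$$\|\nabla v\|_2^2-K^{-2}\|v\|_N^2\ \ge\ c_0\inf_{U\in\mathcal M}\|\nabla(v-U)\|_2^2.\tag{3}$$
Both sides vanish if $v$ is a bubble. In general (3) says that a function nearly attaining equality is near a bubble, with a quadratic gain.
- Hardy's inequality: $\int\frac{w^2}{|z-p|^2}dz\le\frac{4}{(n-2)^2}\int|\nabla w|^2dz$ for $w\in D^{1,2}(\mathbf R^n)$.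
- Density of $C_c^\infty(M)$ in $H_1^2(M)$ for complete $M$ (Aubin).
- Harmonic charts (M. T. Anderson, *Invent. Math.* 102 (1990) 429–445; see also E. Hebey, M. Herzlich, *Rend. Mat. Appl.* 17 (1997) 569–605): if $(M,g)$ is complete, $|Rc|\le k$ and $inj\ge i>0$, there is $r=r(n,k,i)>0$ such that around every $x$ there is a smooth chart on $B_x(r)$, with harmonic coordinate functions, sending $x$ to $0$, in which $\frac12\delta\le g\le2\delta$ and $r\sup|\partial_kg_{ij}|\le1$. (This is the lower bound for the $C^{1,\alpha}$ harmonic radius, with $Q=2$ and $\alpha=\frac12$.)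

The Cartesian coordinates of $\mathbf R^n$ are a harmonic chart with every $r$. The last fact is the only place where $|Rc|\le k$ and $inj\ge i$ are used, apart from the trivial bound $R\le nk$.

## The conformally invariant energy on flat, round and hyperbolic space

The combination $|\nabla u|^2+\gamma Ru^2$ in (2) is the one that is natural under conformal change of metric. Let $\Delta=\mathrm{div}\nabla$.

**Lemma 1.** Let $g=\phi^{4/(n-2)}\hat g$ on a manifold $\Omega$, with $\phi>0$ smooth. For $u\in Lip_c(\Omega)$ put $v=\phi u$. Then $\int|u|^Ndv(g)=\int|v|^Ndv(\hat g)$,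
$$\int|\nabla u|_g^2dv(g)=\int\Big(|\nabla v|^2_{\hat g}-\tfrac1\phi\langle\nabla v^2,\nabla\phi\rangle_{\hat g}+v^2\tfrac{|\nabla\phi|^2_{\hat g}}{\phi^2}\Big)dv(\hat g),\tag{4}$$
$$\int\big(|\nabla u|_g^2+\gamma R_gu^2\big)dv(g)=\int\big(|\nabla v|^2_{\hat g}+\gamma R_{\hat g}v^2\big)dv(\hat g).\tag{5}$$

*Proof.* We have $dv(g)=\phi^{2n/(n-2)}dv(\hat g)=\phi^Ndv(\hat g)$, which gives the first claim. Next, $|\nabla u|_g^2\,dv(g)=\phi^{-4/(n-2)}\phi^N|\nabla u|^2_{\hat g}dv(\hat g)=\phi^2|\nabla u|_{\hat g}^2dv(\hat g)$, and $\nabla u=\phi^{-1}\nabla v-\phi^{-2}v\nabla\phi$. Squaring gives (4). Integrating the middle term of (4) by parts,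
$$-\int\langle\nabla v^2,\phi^{-1}\nabla\phi\rangle=\int v^2\,\mathrm{div}(\phi^{-1}\nabla\phi)=\int v^2\Big(\frac{\Delta_{\hat g}\phi}{\phi}-\frac{|\nabla\phi|^2_{\hat g}}{\phi^2}\Big),$$
so $\int|\nabla u|_g^2dv(g)=\int(|\nabla v|^2_{\hat g}+v^2\frac{\Delta_{\hat g}\phi}\phi)dv(\hat g)$. The conformal law for scalar curvature is $R_g\phi^{\frac{n+2}{n-2}}=-\gamma^{-1}\Delta_{\hat g}\phi+R_{\hat g}\phi$. Since $u^2dv(g)=v^2\phi^{N-2}dv(\hat g)$ and $N-2=\frac{4}{n-2}=\frac{n+2}{n-2}-1$,
$$\gamma\int R_gu^2dv(g)=\int v^2\Big(-\frac{\Delta_{\hat g}\phi}\phi+\gamma R_{\hat g}\Big)dv(\hat g).$$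
Adding the two formulas gives (5). $\square$

Now we try three spaces by hand.

*Flat space.* On $\mathbf R^n$, (1) holds with $B=0$.

*The round sphere.* Here $R=n(n-1)$. By stereographic projection, $S^n$ minus a pole is $\mathbf R^n$ with the metric $\big(\frac2{1+|x|^2}\big)^2\delta$. By Lemma 1 with $\hat g=\delta$ and the Euclidean Sobolev inequality, every $u\in Lip_c(S^n\setminus\{\text{pole}\})$ satisfies
$$\|u\|_N^2\le K^2\int\Big(|\nabla u|^2+\frac{n(n-2)}4u^2\Big)dv=K^2\int|\nabla u|^2dv+\omega_n^{-2/n}\int u^2dv .$$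
For an arbitrary Lipschitz $u$, apply this to $\eta_\delta u$, where $\eta_\delta=\min(1,\max(0,d/\delta-1))$ and $d$ is the distance to the pole. Then $\int u^2|\nabla\eta_\delta|^2\le C\|u\|_\infty^2\,\delta^{-2}\delta^{n}\to0$, so $\int|\nabla(\eta_\delta u)|^2\to\int|\nabla u|^2$ and the inequality passes to the limit. So (1) holds with $B=\omega_n^{-2/n}=\gamma K^2R$. The function $u=1$ gives $\omega_n^{2/N}\le B\omega_n$, that is, $B\ge\omega_n^{-2/n}$. Hence $\gamma K^2R$ is exactly the best $B$ on the sphere.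

*Hyperbolic space.* It is $B_1$ with the metric $\big(\frac{2}{1-|x|^2}\big)^2\delta$, and $R=-n(n-1)$. In the same way, $\|u\|_N^2\le K^2\int(|\nabla u|^2-\frac{n(n-2)}4u^2)dv$ for $u\in Lip_c$.

In these conformally flat examples, (2) holds with no error term at all. In general the metric is not conformally flat, and the error has to be estimated.

## Freezing the coefficients, and a loss of first order

The obvious approach is to localize. Assume $(H_{r_0,L})$. In a chart, after a linear change of coordinates that makes $g=\delta$ at a point, we have $(1-CL\rho)\delta\le g\le(1+CL\rho)\delta$ on a Euclidean ball of small radius $\rho$ about that point. So for $u$ supported there,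
$$\|u\|_N^2\le(1+CL\rho)K^2\int|\nabla u|^2dv(g).$$
A partition of unity at scale $\rho$ (carried out below) then yields, for small $\rho$, $\|u\|_N^2\le(1+CL\rho)K^2\int|\nabla u|^2+C\rho^{-2}\int u^2$ on all of $M$. The factor $1+CL\rho$ never becomes $1$. Sending $\rho\to0$ repairs the first constant and destroys the second.

A better estimate notices that on a bubble of scale $\varepsilon$ at the frozen point the true error is of order $L\varepsilon$ and not $L\rho$. But $\int U^2$ is of order $\varepsilon^2$ when $n\ge5$, so $B\int u^2$ cannot pay for $L\varepsilon$. This loss is real, as the following computation shows.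

Let $n\ge5$, $0<\Lambda\le1$, and
$$A(z)=\frac{zz^T}{|z|}-\frac{|z|}nI,\qquad a=\exp(-\Lambda A)\quad\text{on }B_1 .$$
$A$ is Lipschitz, symmetric and trace-free, so $\det a=1$. We claim that for no $B$ and no $\rho\in(0,1)$ does $\int a^{ij}v_iv_j+B\int v^2\ge K^{-2}\|v\|_N^2$ hold for all $v\in Lip_c(B_\rho)$.

Indeed, let $U=\big(\frac\varepsilon{\varepsilon^2+r^2}\big)^{(n-2)/2}$ with $r=|z|$, and $v=\zeta(r)U$ with a smooth cutoff $0\le\zeta\le1$, $\zeta=1$ for $r\le\rho/3$ and $\zeta=0$ for $r\ge2\rho/3$. In the radial direction $a$ has eigenvalue $e^{-\mu r}$ with $\mu=\Lambda(1-\frac1n)$, so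
$$\int a^{ij}v_iv_j=\int e^{-\mu r}v'(r)^2\le\int_{B_{\rho/3}}\big(1-\mu r+\tfrac12\mu^2r^2\big)|\nabla U|^2+O(\varepsilon^{n-2})\le\int_{\mathbf R^n}|\nabla U|^2-\mu\alpha\varepsilon+o(\varepsilon),$$
where $\alpha=\int|z||\nabla U|^2dz$ at scale $\varepsilon=1$ is finite and positive, and $\int r^2|\nabla U|^2=O(\varepsilon^2)$ because $n\ge5$. Also $\int v^2=O(\varepsilon^2)$, $\|v\|_N^2\ge\|U\|_N^2-O(\varepsilon^n)$, and $\int|\nabla U|^2=K^{-2}\|U\|_N^2$. So $\int a^{ij}v_iv_j+B\int v^2-K^{-2}\|v\|_N^2\le-\mu\alpha\varepsilon+o(\varepsilon)<0$ for small $\varepsilon$.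

This $a$ is not smooth at $0$, but mollifying $A$ keeps it trace-free with the same Lipschitz bound, and for fixed $v$ the strict inequality survives uniform approximation of $a$. So, even for smooth $a$ with $\det a=1$, there is no $B$ depending only on $n$, $\rho$ and the Lipschitz constant of $a$. Something has to be added to the Dirichlet energy, and Lemma 1 suggests what.

## The energy in a unimodular chart

The purpose of this section is to write $\int(|\nabla u|^2+\gamma Ru^2)$ in a chart using only first derivatives of the metric.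

**Lemma 2.** Assume the chart bounds of $(H_{r_0,L})$ on $B_{r_0}$. Put
$$\phi=(\det g)^{\frac{n-2}{4n}},\qquad\hat g=(\det g)^{-1/n}g,\qquad a^{ij}=\hat g^{ij},\qquad b^j=\partial_ia^{ij}.$$
Then $\det a=1$, $\frac14I\le a\le4I$, $|\partial_ka^{ij}|\le C(n)L$. For $u\in Lip_c(B_{r_0})$ and $v=\phi u$,
$$\int|u|^Ndv(g)=\int|v|^Ndx,\qquad\int u^2dv(g)\ge\tfrac12\int v^2dx,\tag{6}$$
$$\int\big(|\nabla u|^2+\gamma R_gu^2\big)dv(g)\ \ge\ E(v)-C(n)L^2\int v^2dx,\qquad E(v)=\int\big(a^{ij}v_iv_j+2\gamma\,b^jv\,v_j\big)dx.\tag{7}$$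

*Proof.* The eigenvalues of $g$ and the number $(\det g)^{1/n}$ lie in $[\frac12,2]$, so those of $\hat g$ and of $a=\hat g^{-1}$ lie in $[\frac14,4]$; clearly $\det\hat g=1$, so $dv(\hat g)=dx$. The bound for $\partial a$ is the chain rule, and $|\partial\hat g|\le C(n)L$ likewise. As $g=\phi^{4/(n-2)}\hat g$, Lemma 1 gives the first part of (6). The second follows from $\int u^2dv(g)=\int v^2\phi^{4/(n-2)}dx=\int v^2(\det g)^{1/n}dx$. By (5),
$$\int\big(|\nabla u|^2+\gamma R_gu^2\big)dv(g)=\int\big(a^{ij}v_iv_j+\gamma R_{\hat g}v^2\big)dx.$$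
Now compute $R_{\hat g}$. Since $\det\hat g=1$,
$$\Gamma^k_{ik}=\tfrac12\partial_i\log\det\hat g=0,\qquad \hat g^{ij}\Gamma^k_{ij}=\hat g^{ij}\hat g^{kl}\big(\partial_i\hat g_{jl}-\tfrac12\partial_l\hat g_{ij}\big)=\hat g^{ij}\hat g^{kl}\partial_i\hat g_{jl}=-\partial_ia^{ik}.$$
In $R=\hat g^{ij}(\partial_k\Gamma^k_{ij}-\partial_j\Gamma^k_{ik}+\Gamma^k_{kl}\Gamma^l_{ij}-\Gamma^k_{jl}\Gamma^l_{ik})$ the two middle terms vanish, so
$$R_{\hat g}=\hat g^{ij}\partial_k\Gamma^k_{ij}-\hat g^{ij}\Gamma^k_{jl}\Gamma^l_{ik}=-\partial_i\partial_ka^{ik}+q,\qquad q=-\partial_k\hat g^{ij}\,\Gamma^k_{ij}-\hat g^{ij}\Gamma^k_{jl}\Gamma^l_{ik},$$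
and $|q|\le C(n)L^2$. Finally $-\gamma\int\partial_i\partial_ja^{ij}\,v^2=\gamma\int b^j\,\partial_j(v^2)=2\gamma\int b^jvv_j$. $\square$

Second derivatives of $g$, about which $(H_{r_0,L})$ says nothing, have disappeared from $E$. Whether $E$ behaves better than the Dirichlet energy on bubbles is decided by an algebraic identity.

## An identity for bubbles

**Lemma 3.** Let $U=c\,(\varepsilon^2+r^2)^{-(n-2)/2}$, $r=|z-p|$. Then
$$(r+\varepsilon)|\nabla U|\le C|U|,\tag{8}$$
$$U_iU_j=\gamma\,(U^2)_{ij}+\tau\,\delta_{ij},\qquad\tau=\frac{2(n-2)\gamma\,U^2}{\varepsilon^2+r^2},\qquad(r+\varepsilon)^2\tau\le CU^2.\tag{9}$$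

*Proof.* (8) follows from $|\nabla U|=(n-2)\frac{r}{\varepsilon^2+r^2}|U|$. Write $U=cf^{-m}$ with $f=\varepsilon^2+r^2$, $m=\frac{n-2}2$, so $f_{ij}=2\delta_{ij}$. Then
$$U_iU_j=m^2c^2f^{-2m-2}f_if_j,\qquad(U^2)_{ij}=2m(2m+1)c^2f^{-2m-2}f_if_j-4mc^2f^{-2m-1}\delta_{ij}.$$
Since $\frac{m^2}{2m(2m+1)}=\frac{m}{2(2m+1)}=\frac{n-2}{4(n-1)}=\gamma$, this gives (9) with $\tau=4\gamma m\,U^2/f$. Finally $(r+\varepsilon)^2\le2f$. $\square$

So $U_iU_j$ is $\gamma$ times a Hessian, up to a multiple of $\delta_{ij}$. Write $a=I+H$, so $b^j=\partial_iH^{ij}$. Formally, if all boundary terms vanish,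
$$\int H^{ij}U_iU_j=\gamma\int H^{ij}(U^2)_{ij}+\int\mathrm{tr}H\,\tau=-2\gamma\int b^jUU_j+\int\mathrm{tr}H\,\tau,$$
and the $b$-term of $E$ cancels the first-order loss. The remaining term is quadratic in $H$, because $\det(I+H)=1$ forces $\mathrm{tr}H=O(|H|^2)$.

We check the cancellation by hand on the linear part of the matrix that spoiled the Dirichlet energy. Take $n\ge4$, $H=-\Lambda A$, and a bubble centred at $0$. Since $\partial_i(z_iz_j/|z|)=nz_j/|z|$, we have $b^j=-\Lambda(n-\frac1n)z_j/|z|$. Hence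
$$\int H^{ij}U_iU_j+2\gamma\int b^jUU_j=-\Lambda\,\frac{n-1}n\Big[\int r\,U'^2+2\gamma(n+1)\int UU'\Big].$$
With $\varepsilon=c=1$ and $U'=-(n-2)\frac{r}{1+r^2}U$, the bracket is $(n-2)^2$ times the area of the unit sphere in $\mathbf R^n$ times
$$\int_0^\infty\frac{r^{n+2}}{(1+r^2)^{n}}dr-\frac{n+1}{2(n-1)}\int_0^\infty\frac{r^{n}}{(1+r^2)^{n-1}}dr=0,$$
by one integration by parts from $r(1+r^2)^{-n}=-\frac1{2(n-1)}\frac{d}{dr}(1+r^2)^{-(n-1)}$; the boundary term $r^{n+1}(1+r^2)^{-(n-1)}$ vanishes at infinity since $n\ge4$.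

Three things remain before this becomes a proof. The function $v$ is not a bubble; (3) will give a bubble $U$ and a gain $c_0\|\nabla(v-U)\|_2^2$ that absorbs the other errors. The bubble must sit where the coefficients are frozen, so that $|H|\le C\Lambda(r+\varepsilon)$; if its centre were at distance much larger than $\varepsilon$ from that point, $H$ would be too big on it. And $v$ lives on a ball, so a cutoff enters and its error must be absorbed too.

## The local inequality for $E$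

**Proposition A.** Let $a=(a^{ij})$ be a smooth symmetric matrix field on $B_{r_0}$ with $\det a=1$, $\frac14I\le a\le4I$, $|\partial_ka^{ij}|\le L_1$. Put $b^j=\partial_ia^{ij}$ and let $E$ be as in (7). There are $\kappa=\kappa(n)\in(0,\frac12)$ and constants $C(n)$ such that, with $\Lambda=C(n)L_1$, $\rho=\min\{r_0/30,\ \kappa/(12\Lambda)\}$ (second entry omitted if $L_1=0$) and $B_1=C(n)L_1^2$,
$$E(v)+B_1\int v^2dx\ \ge\ K^{-2}\|v\|_{L^N}^2\qquad\text{for all }v\in Lip_c(B_\rho).\tag{10}$$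

*Proof.* If $v=0$ there is nothing to prove; otherwise, by homogeneity, assume $\|v\|_N=1$. Suppose for contradiction that
$$E(v)+B_1\int v^2<K^{-2}.\tag{11}$$
The number $\kappa$ is chosen at the end, small depending only on $n$. The constants in $\Lambda$ and $B_1$ and all constants $C$ below do not depend on $\kappa$.

**Step 1: freeze the coefficients where $v$ concentrates.** Let $\Theta(t)=\sup_y\int_{B_e(y,t)}|v|^N$ for $t\ge0$. Two values of $(y,t)\mapsto\int_{B_e(y,t)}|v|^N$ differ by at most $\|v\|_\infty^N$ times the volume of the symmetric difference of the two balls, so this function is uniformly continuous for $t$ in bounded sets. It vanishes for $y$ outside a compact set, locally uniformly in $t$. Hence $\Theta$ is continuous and its suprema are attained. Also $\Theta$ is nondecreasing, $\Theta(0)=0$ and $\Theta(\rho)=1$. So there are $s\in(0,\rho)$ and $x_0$ with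
$$\Theta(s)=\tfrac34=\int_{B_e(x_0,s)}|v|^N .$$
This ball meets $B_\rho$, so $|x_0|<2\rho$.

Let $P=a(x_0)^{1/2}$; then $P$ is symmetric, $\frac12I\le P\le2I$ and $\det P=1$. Substitute $x=x_0+Pz$ and put $\tilde v(z)=v(x_0+Pz)$, $\tilde a(z)=P^{-1}a(x_0+Pz)P^{-1}$. Then $dx=dz$, $\nabla_xv=P^{-1}\nabla_z\tilde v$, $\det\tilde a=1$, $\tilde a(0)=I$. Moreover, as $\partial_{z_i}=P_{mi}\partial_{x_m}$ and $P_{mi}(P^{-1})_{ik}=\delta_{mk}$,
$$\partial_{z_i}\tilde a^{ij}=(P^{-1}b)^j .$$
So $b\cdot\nabla_xv=(P^{-1}b)\cdot\nabla_z\tilde v$, and $E$, $\int v^2$, $\int|v|^N$ keep their values and their form.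

Put $\rho'=6\rho$ and $D=B_{2\rho'}$. If $|x_0+Pz|<\rho$, then $|Pz|<3\rho$ and $|z|<6\rho$; so $\tilde v$ is supported in $B_{\rho'}$. If $z\in\overline D$, then $|x_0+Pz|\le2\rho+24\rho<r_0$; so $\tilde a$ is smooth near $\overline D$. Drop the tildes and set $H=a-I$, so that $H(0)=0$ and $b^j=\partial_iH^{ij}$. With a suitable $\Lambda=C(n)L_1$, integrating along segments from $0$ and using $2\rho'\Lambda=12\rho\Lambda\le\kappa$, we have on $D$
$$|H(z)|\le\Lambda|z|\le\kappa,\qquad|b|\le\Lambda,\qquad\Lambda\rho'\le\kappa,\qquad|\mathrm{tr}H|\le n|H|^2.\tag{12}$$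
For the last bound, the eigenvalues $h_l$ of $H$ satisfy $\sum\log(1+h_l)=\log\det a=0$ and $|h_l|\le\frac12$, and $|\log(1+h)-h|\le h^2$ for $|h|\le\frac12$. So $|\sum h_l|\le\sum h_l^2\le n|H|^2$.

The choice of $x_0$ and $s$ gives, in the new coordinates,
$$\int_{B_e(0,2s)}|v|^N\ge\tfrac34;\qquad\text{if }\int_{B_e(z_1,t)}|v|^N>\tfrac34,\text{ then }s<2t.\tag{13}$$
The first holds since $|Pz|<s$ implies $|z|<2s$. For the second, $B_e(z_1,t)$ corresponds to a set inside an $x$-ball of radius $2t$; if $2t\le s$, its mass would be at most $\Theta(s)=\frac34$.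

**Step 2: $v$ is close to a bubble whose centre is within $C\varepsilon$ of $0$.** For $f\in D^{1,2}(\mathbf R^n)$, Hölder's inequality with $\frac12-\frac1N=\frac1n$ and the Sobolev inequality give
$$\|f\|_{L^2(D)}\le C\rho'\|f\|_N\le C\rho'\|\nabla f\|_2.\tag{14}$$
By (12) and (14), $E(v)\ge(1-\kappa)\|\nabla v\|_2^2-C\Lambda\rho'\|\nabla v\|_2^2\ge(1-C\kappa)\|\nabla v\|_2^2$. By (11), $E(v)<K^{-2}$. With the Sobolev inequality, for $\kappa$ small,
$$\lambda:=\|\nabla v\|_2^2-K^{-2}\in[0,C\kappa].$$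
Let $\eta\in(0,\kappa)$ be arbitrary. By (3) there is $U\in\mathcal M$ such that $w:=v-U$ satisfies
$$c_0\|\nabla w\|_2^2\le\lambda+\eta\le C\kappa,\qquad\|w\|_N\le K\|\nabla w\|_2\le C\sqrt\kappa.\tag{15}$$
Hence $\|U\|_N\ge1-C\sqrt\kappa>0$. Let $p$ and $\varepsilon$ be the centre and scale of $U$, and $r=|z-p|$. By scaling there is $T=T(n)$ such that $A:=B_e(p,T\varepsilon)$ carries $95\%$ of $\int|U|^N$. Then
$$\|v\|_{L^N(A)}\ge\|U\|_{L^N(A)}-\|w\|_N\ge(0.95)^{1/N}(1-C\sqrt\kappa)-C\sqrt\kappa,$$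
so $\int_A|v|^N>0.9$ for $\kappa$ small. By (13), $s<2T\varepsilon$. Since $0.9+\frac34>1=\int|v|^N$, the sets $A$ and $B_e(0,2s)$ meet, so $|p|\le2s+T\varepsilon\le5T\varepsilon$. Therefore
$$|H(z)|\le\Lambda|z|\le\Lambda(r+|p|)\le C\Lambda(r+\varepsilon)\quad\text{on }D.\tag{16}$$

**Step 3: expand $E(v)$ around $U$.** The aim is a lower bound for $E(v)$ in terms of $\|\nabla v\|_2^2$, $\|\nabla w\|_2^2$ and $W:=\int_DU^2$. Let $\chi\in C_c^\infty(D)$ with $0\le\chi\le1$, $\chi=1$ on $B_{\rho'}$ and $|\nabla\chi|\le C/\rho'$. As $v$ is supported in $B_{\rho'}$ we may insert $\chi$ in front of $H$ and $b$; then $v=U+w$ gives $E(v)=\|\nabla v\|_2^2+I_0+I_1+I_2$ with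
$$I_0=\int\chi\big(H^{ij}U_iU_j+2\gamma b^jUU_j\big),\qquad I_1=2\int\chi H^{ij}U_iw_j+2\gamma\int\chi b^j(Uw_j+wU_j),$$
$$I_2=\int\chi\big(H^{ij}w_iw_j+2\gamma b^jww_j\big).$$

*The term $I_0$.* By (9) and one integration by parts, using $(U^2)_j=2UU_j$,
$$\int\chi H^{ij}U_iU_j=\int\chi\,\mathrm{tr}H\,\tau-2\gamma\int\chi b^jUU_j-2\gamma\int\chi_iH^{ij}UU_j .$$
The terms with $b$ cancel in $I_0$, so
$$I_0=\int\chi\,\mathrm{tr}H\,\tau-2\gamma\int\chi_iH^{ij}UU_j.\tag{17}$$
By (12), (16), (9), the first term is at most $n\int_D|H|^2\tau\le C\Lambda^2\int_D(r+\varepsilon)^2\tau\le C\Lambda^2W$ in absolute value. For the second, $\nabla\chi\neq0$ only in $D\setminus B_{\rho'}$, where $v=0$; there $U=-w$ and $\nabla U=-\nabla w$ almost everywhere. By (12) and (14) it is at most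
$$C\rho'^{-1}\kappa\,\|w\|_{L^2(D)}\|\nabla w\|_2\le C\kappa\|\nabla w\|_2^2 .$$

*The term $I_1$.* By (16) and (8), $|\int\chi H^{ij}U_iw_j|\le C\Lambda\int_D(r+\varepsilon)|\nabla U||\nabla w|\le C\Lambda W^{1/2}\|\nabla w\|_2$. By (12), $|\int\chi b^jUw_j|\le C\Lambda W^{1/2}\|\nabla w\|_2$. By (8) and Hardy's inequality centred at $p$, $|\int\chi b^jwU_j|\le C\Lambda\int_D|U|\frac{|w|}r\le C\Lambda W^{1/2}\|\nabla w\|_2$. By Young's inequality,
$$|I_1|\le\frac{c_0}2\|\nabla w\|_2^2+C\Lambda^2W .$$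

*The term $I_2$.* By (12) and (14), $|I_2|\le\kappa\|\nabla w\|_2^2+C\Lambda\rho'\|\nabla w\|_2^2\le C\kappa\|\nabla w\|_2^2$.

Altogether, with some $C_2=C(n)\Lambda^2$,
$$E(v)\ge\|\nabla v\|_2^2-\big(\tfrac{c_0}2+C\kappa\big)\|\nabla w\|_2^2-C_2W.\tag{18}$$

**Step 4: absorb $W$ into $\int v^2$ and the rest into the stability gain.** From $U^2\le2v^2+2w^2$ and (14), $\int v^2=\int_Dv^2\ge\frac12W-C\rho'^2\|\nabla w\|_2^2$. Take $B_1=2C_2$; this is $C(n)L_1^2$. Since $C_2\rho'^2\le C\Lambda^2\rho'^2\le C\kappa^2$, adding $B_1\int v^2$ to (18) gives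
$$E(v)+B_1\int v^2-K^{-2}\ \ge\ \lambda-\big(\tfrac{c_0}2+C\kappa+C\kappa^2\big)\|\nabla w\|_2^2 .$$
By (15), $\lambda\ge c_0\|\nabla w\|_2^2-\eta$. So the right side is at least $(\frac{c_0}2-C\kappa)\|\nabla w\|_2^2-\eta\ge-\eta$, once $\kappa=\kappa(n)$ is small enough. The left side does not depend on $\eta$ (only $U$ and $w$ do), and $\eta\in(0,\kappa)$ was arbitrary. Hence $E(v)+B_1\int v^2\ge K^{-2}$, which contradicts (11). $\square$

## Back to the manifold: functions supported in one chart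

**Proposition B.** Under $(H_{r_0,L})$ there is $\rho$ with $\rho\le r_0/30$ and $\rho^{-2}\le C(n)(r_0^{-2}+L^2)$ such that for all $x\in M$ and $u\in Lip_c(\varphi_x^{-1}(B_\rho))$
$$\|u\|_N^2\le K^2\int\big(|\nabla u|^2+\gamma Ru^2\big)dv(g)+C(n)L^2\int u^2dv(g).$$

*Proof.* By Lemma 2, the matrix $a$ in the chart at $x$ satisfies the hypotheses of Proposition A with $L_1=C(n)L$. Let $\rho$ be the radius given there. It does not depend on $x$, and $\rho^{-1}\le30/r_0+12\Lambda/\kappa$ with $\Lambda=C(n)L$, which gives the bound on $\rho^{-2}$. For $v=\phi u\in Lip_c(B_\rho)$, (6), (10) and (7) give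
$$K^{-2}\|u\|_N^2=K^{-2}\|v\|_N^2\le E(v)+B_1\int v^2dx\le\int\big(|\nabla u|^2+\gamma Ru^2\big)dv(g)+C(n)L^2\int v^2dx,$$
and $\int v^2dx\le2\int u^2dv(g)$ by (6). Multiply by $K^2$. $\square$

## Patching: proof of Theorem 2

Let $\rho$ be as in Proposition B and $\ell=\rho/4$.

**Step 1: compare geodesic and Euclidean balls.** Since $\frac12\delta\le g\le2\delta$ in the charts:

- for $\sqrt2\,t<r_0$, $B_x(t)\subset\varphi_x^{-1}(B_{\sqrt2t})$, because a curve from $x$ leaving $\varphi_x^{-1}(B_{\sqrt2t})$ has Euclidean length at least $\sqrt2t$ before it leaves, hence $g$-length at least $t$;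
- $\varphi_x^{-1}(B_e(p,t))\subset B_{\varphi_x^{-1}(p)}(\sqrt2t)$ when $B_e(p,t)\subset B_{r_0}$, because segments of Euclidean length less than $t$ have $g$-length less than $\sqrt2t$.

**Step 2: choose a covering of bounded multiplicity.** Let $\{x_j\}$ be a maximal set with $d(x_j,x_l)\ge\ell$ for $j\ne l$. By maximality the balls $B_{x_j}(\ell)$ cover $M$. The closed balls of radius $2\ell=\rho/2$ about $x_j$ are compact by completeness, and they lie in $\varphi_{x_j}^{-1}(B_\rho)$ since $\sqrt2\,\rho/2<\rho$.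

*Multiplicity.* Let $y\in M$ and suppose $x_j\in B_y(2\ell)$ for $j\in J$. The balls $B_{x_j}(\ell/2)$, $j\in J$, are disjoint and lie in $B_y(3\ell)\subset\varphi_y^{-1}(B_{3\sqrt2\ell})$; note $3\sqrt2\ell<2\rho<r_0$. Since $|\varphi_y(x_j)|<2\sqrt2\ell$, the ball $B_e(\varphi_y(x_j),\ell/(2\sqrt2))$ lies in $B_{r_0}$, and its preimage lies in $B_{x_j}(\ell/2)$. So these Euclidean balls are disjoint and contained in $B_{3\sqrt2\ell}$. Comparing volumes, $|J|\le(3\sqrt2\cdot2\sqrt2)^n=12^n$.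

*Local finiteness.* If $B_{x_j}(2\ell)$ meets $B_y(\ell)$, then $x_j$ lies in the closed ball of radius $3\ell$ about $y$, which is compact and contains only finitely many $\ell$-separated points.

**Step 3: use a partition with $\sum\eta_j^2=1$.** Squares are used because the gradient cross terms then cancel and the constant in front of $\int|\nabla u|^2$ stays equal to $K^2$. Let $\beta_j=\theta(d(x_j,\cdot)/\ell)$ with $\theta=1$ on $[0,1]$, $\theta(t)=2-t$ on $[1,2]$, $\theta=0$ on $[2,\infty)$. Let $S=\sum\beta_j^2\ge1$ and $\eta_j=\beta_jS^{-1/2}$, so $\sum\eta_j^2=1$. From $\nabla\eta_j=S^{-1/2}\nabla\beta_j-\frac12\beta_jS^{-3/2}\nabla S$ and $\sum\beta_j\nabla\beta_j=\frac12\nabla S$, almost everywhere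
$$\sum|\nabla\eta_j|^2=\frac{\sum|\nabla\beta_j|^2}S-\frac{|\nabla S|^2}{2S^2}+\frac{|\nabla S|^2}{4S^2}=\frac{\sum|\nabla\beta_j|^2}S-\frac{|\nabla S|^2}{4S^2}\le12^n\ell^{-2},$$
because at almost every point at most $12^n$ of the $\nabla\beta_j$ are nonzero and each is at most $\ell^{-1}$. Since $2\sum\eta_j\nabla\eta_j=\nabla\sum\eta_j^2=0$,
$$\sum|\nabla(\eta_ju)|^2=|\nabla u|^2+u^2\sum|\nabla\eta_j|^2 .$$

**Step 4: sum.** For $u\in Lip_c(M)$ only finitely many $\eta_ju$ are nonzero, and $\eta_ju\in Lip_c(\varphi_{x_j}^{-1}(B_\rho))$. As $N/2\ge1$, Minkowski's inequality and Proposition B give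
$$\|u\|_N^2=\Big\|\sum_j(\eta_ju)^2\Big\|_{N/2}\le\sum_j\|\eta_ju\|_N^2\le K^2\int\big(|\nabla u|^2+\gamma Ru^2\big)dv(g)+\big(C(n)L^2+12^nK^2\ell^{-2}\big)\int u^2dv(g).$$
Since $\ell^{-2}=16\rho^{-2}\le C(n)(r_0^{-2}+L^2)$, this is (2).

**Step 5: pass to $H_1^2(M)$.** If $R\le R_0$, then $\gamma K^2\int Ru^2\le\gamma K^2\max(R_0,0)\int u^2$, so (1) holds on $C_c^\infty(M)$ with the stated $B$. For $u\in H_1^2(M)$ take $u_l\in C_c^\infty(M)$ converging to $u$ in $H_1^2$ and, after passing to a subsequence, almost everywhere. The right side of (1) converges, and $\|u\|_N\le\liminf\|u_l\|_N$ by Fatou's lemma. $\square$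

## Harmonic charts give Theorem 1

Let $(M,g)$ be complete with $|Rc|\le k$, $inj\ge i>0$, and let $\varphi:B_x(r)\to\mathbf R^n$ be the harmonic chart recalled above, $r=r(n,k,i)$. To obtain $(H_{r_0,L})$ we need the image to contain a fixed ball.

*The image contains $B_{r/\sqrt2}$.* Let $|\xi|<r/\sqrt2$ and lift the segment $t\mapsto t\xi$, $t\in[0,1]$, starting from $x$, on a maximal interval. The lifted curve has $g$-length at most $\sqrt2|\xi|<r$, so it stays in the closed ball of radius $\sqrt2|\xi|$ about $x$, which is contained in $B_x(r)$ and is compact by completeness. If the lift were defined only on $[0,t_0)$ with $t_0\le1$, a sequence $t_l\to t_0$ would have lifted points converging, along a subsequence, to some $y\in B_x(r)$ with $\varphi(y)=t_0\xi$. As $\varphi$ is a diffeomorphism from a neighbourhood of $y$ onto a neighbourhood of $t_0\xi$ and is injective, the lift extends past (or, if $t_0=1$, up to) $t_0$, a contradiction. So $\xi$ is in the image.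

Restricting $\varphi$ to $\varphi^{-1}(B_{r/\sqrt2})$ gives $(H_{r_0,L})$ with $r_0=r/\sqrt2$ and $L=1/r$. Also $R\le nk$. Theorem 2 gives (1) with
$$B=\gamma K^2nk+C(n)\,r(n,k,i)^{-2},$$
which depends only on $n,k,i$. This proves Theorem 1. $\square$

## An upper bound on $R$ is necessary when $n\ge4$: proof of Theorem 3

**Step 1: set up a test function at a point $x$.** Use geodesic normal coordinates $y$ at $x$, $r=|y|$. There $\sqrt{\det g}=1-\frac16Rc_{ij}y^iy^j+O(r^3)$, so its mean over $\{|y|=r\}$ is $1-\frac{R(x)}{6n}r^2+O(r^3)$. Let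
$$U=\Big(\frac\varepsilon{\varepsilon^2+r^2}\Big)^{\frac{n-2}2},\qquad u=\zeta(r)U,$$
with a fixed smooth cutoff $\zeta$ equal to $1$ on $[0,\sigma]$ and supported in $[0,2\sigma)$, $\sigma$ small, $2\sigma$ less than the injectivity radius at $x$. By the Gauss lemma $|\nabla u|_g=|u'(r)|$. So all integrals in (1) are integrals of radial functions against $1-\frac{R(x)}{6n}r^2+O(r^3)$.

Let $S=\int_{\mathbf R^n}U^N$, which does not depend on $\varepsilon$. Since $-\Delta U=n(n-2)U^{N-1}$ and $U$ is extremal, $\int|\nabla U|^2=n(n-2)S=K^{-2}S^{2/N}$. Hence $S^{2/N-1}=n(n-2)K^2$, and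
$$\tfrac2NS^{2/N-1}=(n-2)^2K^2.\tag{19}$$
For $r\ge\sigma$, the functions $U^2$, $|\nabla U|^2$, $U^N$ are at most $C\varepsilon^{n-2}$ times $r^{-2(n-2)}$, $r^{-2(n-1)}$, $r^{-2n}$, with $C$ depending on $n$ and $\sigma$.

**Step 2: $n\ge5$.** With $t=r^2/\varepsilon^2$ put $J_k=\int_{\mathbf R^n}U^2\frac{t^k}{(1+t)^2}dy$, $k=0,1,2$; each is a constant times $\varepsilon^2$. From $|\nabla U|^2=(n-2)^2\frac{r^2}{(\varepsilon^2+r^2)^2}U^2$ and $U^N=\frac{\varepsilon^2}{(\varepsilon^2+r^2)^2}U^2$,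
$$\int r^2|\nabla U|^2=(n-2)^2J_2,\qquad\int r^2U^N=J_1,\qquad\int U^2=J_0+2J_1+J_2 .$$
Replacing $u$ by $U$, and $B_{2\sigma}$ by $\mathbf R^n$, costs $O(\varepsilon^{n-2})=o(\varepsilon^2)$. The $O(r^3)$ terms contribute at most $C\int_{B_{2\sigma}}r^3(|\nabla U|^2+U^N)+O(\varepsilon^{n-2})=O(\varepsilon^3\log\frac1\varepsilon)=o(\varepsilon^2)$. Also $\int u^2dv(g)=\int U^2+o(\varepsilon^2)$. Expanding $(S-\frac{R(x)}{6n}J_1+o(\varepsilon^2))^{2/N}$ with (19), the inequality (1) reads
$$K^2n(n-2)S-K^2\tfrac{R(x)}{6n}(n-2)^2J_2+B\int U^2+o(\varepsilon^2)\ \ge\ S^{2/N}-(n-2)^2K^2\tfrac{R(x)}{6n}J_1 ,$$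
that is, $K^2\frac{R(x)}{6n}(n-2)^2(J_2-J_1)\le B\int U^2+o(\varepsilon^2)$. In polar coordinates $J_k$ is proportional to $\int_0^\infty t^{\frac n2-1+k}(1+t)^{-n}dt$, hence to $\Gamma(\frac n2+k)\Gamma(\frac n2-k)$. So $J_0=\frac{n-2}nJ_1$ and $J_2=\frac{n+2}{n-4}J_1$, and
$$J_2-J_1=\frac6{n-4}J_1,\qquad\int U^2=\frac{(n-2)(n-4)+2n(n-4)+n(n+2)}{n(n-4)}J_1=\frac{4(n-1)(n-2)}{n(n-4)}J_1 .$$
Dividing by $\int U^2$ and letting $\varepsilon\to0$ gives $\gamma K^2R(x)\le B$.

**Step 3: $n=4$.** Now $\int U^2$ diverges logarithmically at infinity. Let $\mathcal D=\int_{B_\sigma}U^2=2\pi^2\int_0^\sigma\frac{\varepsilon^2r^3dr}{(\varepsilon^2+r^2)^2}=2\pi^2\varepsilon^2\log\frac1\varepsilon+O(\varepsilon^2)$. Since $r^2|\nabla U|^2=4\frac{t^2}{(1+t)^2}U^2=4U^2-4\frac{1+2t}{(1+t)^2}U^2$ and $J_0,J_1$ are still finite multiples of $\varepsilon^2$,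
$$\int_{B_\sigma}r^2|\nabla U|^2=4\mathcal D+O(\varepsilon^2),\qquad\int_{B_\sigma}r^2U^N=O(\varepsilon^2).$$
The errors from the cutoff, from $\int_{B_{2\sigma}}r^3|\nabla U|^2$ and from $\int_{B_{2\sigma}}r^2U^2$ are all $O(\varepsilon^2)$. So (1) gives $K^2\frac{R(x)}{24}\,4\mathcal D\le B\mathcal D+O(\varepsilon^2)$. Dividing by $\mathcal D$ and letting $\varepsilon\to0$, $\frac16K^2R(x)=\gamma K^2R(x)\le B$.

**Step 4: the equivalences.** As $x$ was arbitrary, Steps 2 and 3 give $\gamma K^2\sup_MR\le B$. Under $(H_{r_0,L})$, if $\sup_MR<\infty$ then some $B$ exists by Theorem 2. This proves (i). For (ii): if some $B$ exists, $R$ is bounded above by (i). If $R\le R_0$, then $Rc-k'g\ge0$ has trace at most $R_0-nk'$, so its eigenvalues lie in $[0,R_0-nk']$ and $|Rc|$ is bounded. If $|Rc|$ is bounded, Theorem 1 gives $B$. $\square$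

## Dimension three with Hölder derivatives: proof of Theorem 4

Here $n=3$ and no bound on $R$ is assumed, so the term $\gamma R$ cannot be used to produce $E$. We keep the notation of Lemma 2 and Propositions A and B.

**Step 1: replace $E$ by a form that bounds the Dirichlet energy from below.** In (4), with $\hat g$ as in Lemma 2, drop the last term, which is nonnegative. Then in a chart
$$\int|\nabla u|^2dv(g)\ge F(v):=\int\big(a^{ij}v_iv_j+2d^jvv_j\big)dx,\qquad d^j=-a^{ij}\partial_i\log\phi .$$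
Suppose we know that
$$F(v)+B_1\int v^2\ge K^{-2}\|v\|_N^2\qquad\text{for all }v\in Lip_c(B_\rho),\tag{20}$$
with $B_1$ and $\rho\le r_0/30$ depending only on $r_0,L,G,\beta$. Then (6) gives $\|u\|_N^2\le K^2\int|\nabla u|^2dv(g)+2K^2B_1\int u^2dv(g)$ for $u\in Lip_c(\varphi_x^{-1}(B_\rho))$, and the patching argument of Theorem 2, without the $R$-term, gives (1) with $B=B(r_0,L,G,\beta)$. So it remains to prove (20).

**Step 2: see what changes in the proof of Proposition A.** Run that proof with $F$ in place of $E$. Under the linear change of its Step 1, $d$ becomes $P^{-1}d$, and $|d|\le\Lambda$ on $D$ after enlarging the constant in $\Lambda=C(n)L$. Step 2 there used only $|b|\le\Lambda$, and so did the bounds for $I_1$ and $I_2$; they hold with $\gamma b$ replaced by $d$. Only $I_0$ changes: the cancellation is no longer complete, and on the right of (17) there is one additional term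
$$X=2\int\chi\,e^jUU_j\,dz,\qquad e=d-\gamma b,\qquad|e|\le C\Lambda .$$
If we show $|X|\le C\kappa\|\nabla w\|_2^2$, then (18) holds for $F$ and the last step of that proof concludes as before.

The fields $d$ and $b$ are smooth functions of $g$ times first derivatives of $g$; $g$ is Lipschitz and $\partial g$ is Hölder. Since $|p|\le C\varepsilon$, there is $G'=G'(r_0,L,G,\beta)$ with
$$|e(z)-e(0)|\le G'|z|^\beta\le CG'(r+\varepsilon)^\beta\quad\text{on }D.\tag{21}$$

**Step 3: the constant part of $e$.** We have $2\int\chi e^j(0)UU_j=\int\chi e^j(0)(U^2)_j=-\int\chi_je^j(0)U^2$. Where $\nabla\chi\ne0$, $U=-w$. So by (14) this is at most $C\Lambda\rho'^{-1}\|w\|_{L^2(D)}^2\le C\Lambda\rho'\|\nabla w\|_2^2\le C\kappa\|\nabla w\|_2^2$ in absolute value.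

**Step 4: the remainder is at most $CG'\beta^{-1}\varepsilon\rho'^\beta$.** For $n=3$, $U^2=c^2(\varepsilon^2+r^2)^{-1}$, and $\|U\|_N^N$ is a constant times $c^6\varepsilon^{-3}$. By (15), for $\kappa$ small, $\frac12\le\|U\|_N\le2$, so $C^{-1}\varepsilon\le c^2\le C\varepsilon$. By (21) and (8),
$$\Big|2\int\chi\big(e^j-e^j(0)\big)UU_j\Big|\le CG'\int_D(r+\varepsilon)^{\beta-1}U^2\le CG'\varepsilon\int_Dr^{\beta-3}dz\le CG'\beta^{-1}\varepsilon\rho'^\beta,$$
where we used $\beta\le1$, and the last integral is largest when $p$ is the centre of $D$.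

**Step 5: $\varepsilon$ itself is controlled by $\rho'\|\nabla w\|_2^2$.** The reason is that $v$ vanishes outside $B_{\rho'}$ while $U$ does not, so $w$ must carry the tail of $U$. First, $\varepsilon\le C\rho'$. Indeed $U=-w$ outside $B_{\rho'}$, so by (15), for $\kappa$ small, more than half of $\int|U|^N$ lies in $B_{\rho'}$. But $\int_{B_{\rho'}}|U|^N\le C\rho'^3\sup|U|^6=C\rho'^3c^6\varepsilon^{-6}\le C(\rho'/\varepsilon)^3$, and $\int|U|^N\ge2^{-6}$. So $\rho'/\varepsilon\ge C^{-1}$. Consequently $|p|\le C\varepsilon\le C\rho'$, and there is a constant $C_3\ge1$ with $\varepsilon\le C_3\rho'$ and $\{r\ge C_3\rho'\}\cap B_{\rho'}=\emptyset$. On $\{r\ge C_3\rho'\}$ we have $w=-U$ and $r\ge\varepsilon$, so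
$$|\nabla w|^2=|\nabla U|^2=c^2r^2(\varepsilon^2+r^2)^{-3}\ge\tfrac18c^2r^{-4},\qquad\|\nabla w\|_2^2\ge\tfrac18c^2\int_{C_3\rho'}^\infty4\pi r^{-2}dr\ge C^{-1}\varepsilon/\rho' .$$

**Step 6: choose $\rho$.** By Steps 4 and 5 the remainder is at most $CG'\beta^{-1}\rho'^{1+\beta}\|\nabla w\|_2^2$. This is at most $\kappa\|\nabla w\|_2^2$ if $\rho=\rho'/6$ is, in addition to the requirements of Proposition A, chosen small depending on $G'$ and $\beta$. With Step 3, $|X|\le C\kappa\|\nabla w\|_2^2$. So (20) holds, and Theorem 4 follows. $\square$
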